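\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{conjecture}[theorem]{Conjecture}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\numberwithin{equation}{section}

\title{Orthonormal polynomials on the unit circle\\ and equilibrium in an external field:\\ a counterexample outside the Szeg\H{o} class}


\begin{abstract}
Let $F$ be a continuous weight on the unit circle, positive almost everywhere, with orthonormal polynomials $Q_n(z)=K_nz^n+\cdots$. Let $\mu_n$ be the equilibrium measure of mass $n$ on the circle in the external field $\varphi=\frac12\log(1/F)$, and let $W_n$ be its equilibrium constant. It was conjectured that $K_n\sim e^{W_n}$ and that $Q_n(z)\sim\exp\{W_n-V^{\mu_n}(z)\}$ for $|z|>1$. We show that both relations hold when $\log F$ is integrable, and that both can fail otherwise: there is a weight, smooth and positive except at one point, for which $|Q_n(z)|/|e^{W_n-V^{\mu_n}(z)}|$ has upper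 limit $\infty$ and lower limit $0$ at every point $z$ with $|z|>1$, and likewise for $K_n/e^{W_n}$. We also show that $K_n/e^{W_n}$ can oscillate as fast as the universal bound $e^{o(n)}$ permits. The mechanism is that polynomials of degree $n<N$ see only the arithmetic mean of a weight oscillating with frequency $N$, whereas a measure of mass $n$ sees the maximum of the weight when $n\ll N$ and can see its geometric mean already when $n\ge\frac78N$.
\end{abstract}

\section{Introduction}

\subsection{The question}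

Let $\Gamma=\{z:|z|=1\}$ and let $dm=|dz|/2\pi$ be normalized arc length on $\Gamma$. A weight $F$ on $\Gamma$ is called \emph{admissible} if it is continuous, nonnegative, and positive $m$-almost everywhere. Its orthonormal polynomials $Q_n(z)=Q_n(z;F)=K_nz^n+\cdots$, $K_n=K_n(F)>0$, are defined by
\[
\int_\Gamma Q_n\overline{Q_k}\,F\,dm=\delta_{n,k},\qquad n,k=0,1,2,\dots
\]
For a finite positive Borel measure $\mu$ on $\Gamma$, let
\[
V^\mu(z)=\int\log\frac1{|z-t|}\,d\mu(t)
\]
be its logarithmic potential. Attach to $F$ the external field $\varphi=\varphi_F=\frac12\log(1/F)$, with $\varphi=+\infty$ where $F=0$. For $n\ge1$ let $\mu_n=\mu_n(F)$ be the \emph{equilibrium measure of mass $n$} in this field: the unique positive measure on $\Gamma$ with $\|\mu_n\|=n$ for which there is a constant $W_n=W_n(F)$ with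
\begin{equation}\label{eq:equil}
V^{\mu_n}+\varphi=W_n\ \text{ on }\operatorname{supp}\mu_n,\qquad V^{\mu_n}+\varphi\ge W_n\ \text{ on }\Gamma ,
\end{equation}
both relations holding at every point. We take existence and uniqueness of $\mu_n$ as known. The number $W_n$ is finite: $V^{\mu_n}\ge-n\log2$ on $\Gamma$ and $\varphi$ is bounded below, so $W_n>-\infty$; and $V^{\mu_n}$ and $\varphi$ are finite $m$-a.e., so $W_n<\infty$.

\begin{conjecture}\label{conj}
For every admissible $F$, as $n\to\infty$,
\[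
K_n\sim e^{W_n},\qquad Q_n(z)\sim\exp\{W_n-V^{\mu_n}(z)\}\quad(|z|>1).
\]
\end{conjecture}

Here $a_n\sim b_n$ means $a_n/b_n\to1$. In the second relation $V^{\mu_n}$ stands for the complex potential $\int\log\frac1{z-t}\,d\mu_n(t)$, normalized so that $e^{-V^{\mu_n}(z)}\sim z^n$ as $z\to\infty$; its real part is the potential above.

\subsection{Why one would believe it}

Recall that $K_n^{-2}=\min\int|p|^2F\,dm$ over monic polynomials $p$ of degree $n$; the minimizer $Q_n/K_n$ has its zeros in $|z|<1$. If $\nu$ is the zero counting measure of such a $p$, then $\log(|p|\sqrt F)=-(V^\nu+\varphi)$ on $\Gamma$. So making $|p|\sqrt F$ small in the supremum norm means making $\min_\Gamma(V^\nu+\varphi)$ large. Sweeping $\nu$ onto $\Gamma$ (replacing a unit mass at a point of the disk by the Poisson kernel of that point times $m$) does not change $V^\nu$ on $\Gamma$. And among all positive measures $\nu$ of mass $n$ on $\Gamma$, the largest value of $\min_\Gamma(V^\nu+\varphi)$ is exactly $W_n$, attained by $\mu_n$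 (Lemma~\ref{lem:comparison}). The first relation of Conjecture~\ref{conj} thus asserts that two replacements together cost only a factor $1+o(1)$:
\begin{itemize}
\item the supremum norm for the $L^2$ norm;
\item arbitrary measures of mass $n$ for sums of $n$ unit point masses.
\end{itemize}

The simplest cases support this. For $F=1$ we have $Q_n=z^n$, $\mu_n=nm$, $W_n=0$, and both relations are identities. For $F=1/|h|^2$ with a polynomial $h$ whose zeros lie in $|z|<1$, the moduli agree exactly for all $n\ge\deg h$, $n\ge1$ (Example~\ref{ex:BS}). More generally, if $\log F\in L^1(m)$, then Szeg\H{o}'s theorem gives a finite limit for $K_n$, and one can hope that $e^{W_n}$ has the same limit. It does (Theorem~\ref{thm:szego}).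

If $\int\log F\,dm=-\infty$, there is no finite limit to hold the two sides together. Indeed, for $\epsilon>0$ we have $K_n(F)\ge K_n(F+\epsilon)$ and $W_n(F)\ge W_n(F+\epsilon)$ (the latter by Lemma~\ref{lem:stability}(a)). By Szeg\H{o}'s theorem and Theorem~\ref{thm:szego}, $K_n(F+\epsilon)$ and $e^{W_n(F+\epsilon)}$ both tend to $\exp\int\varphi_{F+\epsilon}\,dm$, which is as large as we like for small $\epsilon$. So $K_n(F)$ and $e^{W_n(F)}$ both tend to $\infty$. This is where the conjecture can fail.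

\subsection{Results}

The two sides are conveniently compared through two functions, harmonic in $\{|z|>1\}\cup\{\infty\}$:
\begin{align*}
\Psi_n(z;F)&=\log|z^{-n}Q_n(z;F)|, & \Psi_n(\infty;F)&=\log K_n(F),\\
\Theta_n(z;F)&=W_n-V^{\mu_n}(z)-n\log|z|, & \Theta_n(\infty;F)&=W_n(F).
\end{align*}
(The zeros of $Q_n$ lie in $|z|<1$, so $\Psi_n$ is indeed harmonic.) Let $\Delta_n=\Psi_n-\Theta_n$. Then
\[
\frac{|Q_n(z)|}{|e^{W_n-V^{\mu_n}(z)}|}=e^{\Delta_n(z;F)},\qquad K_ne^{-W_n}=e^{\Delta_n(\infty;F)} ,
\]
and Conjecture~\ref{conj} would imply $\Delta_n(z;F)\to0$ for every $1<|z|\le\infty$.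

\begin{theorem}\label{thm:main}
There are a continuous weight $F$ on $\Gamma$, $C^\infty$ and positive on $\Gamma\setminus\{1\}$, with $F(1)=0$, and sequences $n_j,n_j'\to\infty$ such that for every $z$ with $1<|z|\le\infty$
\[
\Delta_{n_j}(z;F)\to+\infty,\qquad \Delta_{n_j'}(z;F)\to-\infty .
\]
In particular $\limsup K_ne^{-W_n}=\infty$ and $\liminf K_ne^{-W_n}=0$, and for each finite $z$ with $|z|>1$ the quotient $|Q_n(z)|/|e^{W_n-V^{\mu_n}(z)}|$ has upper limit $\infty$ and lower limit $0$. Thus Conjecture~\ref{conj} is false; its second relation fails at every $z$ with $|z|>1$.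
\end{theorem}

\begin{theorem}\label{thm:szego}
If the weight $F$ is continuous and $\log F\in L^1(m)$, then both relations of Conjecture~\ref{conj} hold, the second one locally uniformly in $\{|z|>1\}\cup\{\infty\}$ (the quotient of its two sides being assigned the value $K_ne^{-W_n}$ at $\infty$).
\end{theorem}

\begin{theorem}\label{thm:size}
\textup{(a)} For every admissible $F$, $\log K_n-W_n=o(n)$.

\textup{(b)} For every sequence $\Lambda_n>0$ with $\Lambda_n=o(n)$ there is an admissible $F$, $C^\infty$ and positive on $\Gamma\setminus\{1\}$, with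
\[
\limsup_{n\to\infty}\frac{\log K_n-W_n}{\Lambda_n}=+\infty,\qquad \liminf_{n\to\infty}\frac{\log K_n-W_n}{\Lambda_n}=-\infty .
\]
\end{theorem}

So no bound on $K_n/e^{W_n}$ better than the universal $e^{o(n)}$ holds for all admissible weights, in either direction. We make no claim about weights with $\log F\notin L^1$ that satisfy additional regularity conditions.

\subsection{The idea}\label{sec:idea}

Let $q\ge0$ be a smooth nonconstant function on $\Gamma$ with minimum $q(1)=0$, and consider the weight $e^{-2q(s^N)}$, which repeats the same pattern $N$ times around the circle.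

\emph{Polynomials of degree $n<N$ see only the arithmetic mean} $A=\int e^{-2q}\,dm$ of the weight, because $|p|^2$ contains no frequency $\ge N$. Hence $K_n=A^{-1/2}$ for all $n<N$.

\emph{Measures are more sensitive.} If $n\ll N$, a measure of mass $n$ is so light that only the places where the field is least matter, and $W_n\approx\min q=0$. This is smaller than $\log K_n=\frac12\log(1/A)$; here the supremum norm differs from the $L^2$ norm. As $n/N$ grows, the measure gains the strength to balance the field everywhere, and then $W_n=\int q\,dm$. In other words, $e^{-2W_n}$ is the geometric mean of the weight, and by Jensen's inequality $\int q\,dm>\frac12\log(1/A)$. To follow $N$ periods a polynomial needs $N$ zeros, one per period. A measure may put a fraction of a unit mass into each period, and for suitable $q$ it balances the field already when $n\ge\beta N$ with some $\beta<1$. So for $\beta N\le n<N$ the number $W_n$ exceeds $\log K_n$; here measures differ from sums of unit masses.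

Section~\ref{sec:model} carries this out for an explicit $q$. For a single $N$ the discrepancy does not persist as $n\to\infty$. To make it recur we superpose infinitely many oscillating factors, each localized on its own small arc. The arcs accumulate at the point $1$, where $F$ vanishes; since $F$ is tiny there, the later factors do not disturb what the earlier ones have achieved at fixed degrees. Sections \ref{sec:potential} and \ref{sec:polynomial} provide the tools for the two sides, Section~\ref{sec:szego} proves Theorem~\ref{thm:szego}, Section~\ref{sec:local} treats one localized factor, and Sections \ref{sec:glue} and \ref{sec:size} prove Theorems \ref{thm:main} and \ref{thm:size}.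

\section{Set-up}\label{sec:setup}

Throughout $n\ge1$ unless stated otherwise. We also use $\varphi_H=\frac12\log(1/H)$, $K_n(H)$, $Q_n(\cdot;H)$ and $\Psi_n(\cdot;H)$ for bounded measurable $H\ge0$ that do not vanish a.e. The extremal property $K_n(H)^{-2}=\min\int|p|^2H\,dm$ ($p$ monic of degree $n$) shows that $K_n(H)\ge K_n(G)$ if $H\le G$. The Fourier coefficients of a function $h$ on $\Gamma$ are denoted $\hat h(k)=\int s^{-k}h(s)\,dm(s)$.

\subsection{The exterior Poisson integral}

For $1<|z|\le\infty$ and $s\in\Gamma$ put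
\[
P_z(s)=\frac{|z|^2-1}{|z-s|^2},\quad P_\infty=1,\qquad P_z[h]=\int P_zh\,dm .
\]
Then $\int P_z\,dm=1$ and
\begin{equation}\label{eq:Pbounds}
\frac{|z|-1}{|z|+1}\le P_z\le\frac{|z|+1}{|z|-1}\qquad(\text{both bounds read as }1\text{ at }z=\infty).
\end{equation}
A function harmonic in $\{|z|>1\}\cup\{\infty\}$ and continuous up to $\Gamma$ is the Poisson integral $P_z[\cdot]$ of its boundary values. For $\kappa>1$ let $X_\kappa=\{|z|\ge\kappa\}\cup\{\infty\}$, a compact subset of the Riemann sphere.

For $t\in\Gamma$ and $1<|z|\le\infty$,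
\begin{equation}\label{eq:logP}
\int P_z(s)\log\frac1{|s-t|}\,dm(s)=\log\frac{|z|}{|z-t|}\qquad(=0\text{ at }z=\infty).
\end{equation}
Indeed, for $0<\rho<1$ the function $\log|1-\rho t/z|$ is harmonic in $\{|z|>\rho\}\cup\{\infty\}$, so it equals $\int P_z(s)\log|s-\rho t|\,dm(s)$. Now let $\rho\uparrow1$. Since $|s-\rho t|\ge1-\rho=|\rho t-t|$, we have $\frac12|s-t|\le|s-\rho t|\le2$, and dominated convergence applies.

In particular $V^m=0$ on $\Gamma$, and $V^m=0$ in $|z|<1$ by the mean value property of $\log|1-\bar zs|$ as a function of $s$. Integrating \eqref{eq:logP} over $t$ gives, for $\mu\ge0$ on $\Gamma$ of mass $n$, $P_z[V^\mu]=n\log|z|+V^\mu(z)$ for $1<|z|<\infty$, and $P_\infty[V^\mu]=0$. Hence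
\begin{equation}\label{eq:ThetaP}
\Theta_n(z;F)=P_z\bigl[W_n-V^{\mu_n}\bigr]\le P_z[\varphi_F]\le\infty,\qquad1<|z|\le\infty,
\end{equation}
the first inequality by \eqref{eq:equil}; it is an equality when $\operatorname{supp}\mu_n=\Gamma$.

\subsection{The density that produces a given potential}

For real $h\in C^\infty(\Gamma)$ define
\[
\mathcal Jh(s)=\sum_k2|k|\,\hat h(k)s^k .
\]
This is a real $C^\infty$ function with mean $0$. It is the jump across $\Gamma$ (inner minus outer value) of the radial derivative of the bounded harmonic extension of $h$ to both sides. We write $V^{fm}$ also for real $f\in C^\infty(\Gamma)$ of variable sign. On $\Gamma$ we have $\log\frac1{|z-s|}=\sum_{k\ne0}\frac{(z\bar s)^k}{2|k|}$ in $L^2$, so Parseval's formula gives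
\begin{equation}\label{eq:J}
V^{fm}(z)=\sum_{k\ne0}\frac{\hat f(k)z^k}{2|k|}\quad(z\in\Gamma),\qquad\text{in particular}\qquad V^{(\mathcal Jh)m}=h-\int h\,dm\quad\text{on }\Gamma .
\end{equation}

\begin{lemma}\label{lem:solvable}
Let $h\in C^\infty(\Gamma)$ be real with $\mathcal Jh\le n$ on $\Gamma$. Then $\nu=(n-\mathcal Jh)m$ is a positive measure of mass $n$, and with $c=\int h\,dm$
\[
c-V^\nu=h\ \text{ on }\Gamma,\qquad c-V^\nu(z)-n\log|z|=P_z[h]\ \text{ for }1<|z|<\infty .
\]
Consequently, for $F=e^{-2h}$ we have $\mu_n=\nu$, $W_n=\int h\,dm$ and $\Theta_n(z;F)=P_z[h]$ for $1<|z|\le\infty$.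
\end{lemma}

\begin{proof}
The first equation follows from \eqref{eq:J} and $V^m=0$ on $\Gamma$. The function $c-V^\nu(z)-n\log|z|$ is harmonic in $\{|z|>1\}\cup\{\infty\}$ with value $c$ at $\infty$. It is continuous up to $\Gamma$, because $\nu$ has a bounded density, and its boundary values are $h$; hence the second equation. If $F=e^{-2h}$, then $\varphi=h$ and $V^\nu+\varphi=c$ on all of $\Gamma$, which is \eqref{eq:equil}.
\end{proof}

The condition $\mathcal Jh\le n$ is one-sided: a large negative $\mathcal Jh$ does no harm. Everything below depends on this.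

\begin{example}\label{ex:BS}
Let $F=1/|h|^2$ on $\Gamma$, where $h$ is a polynomial of degree $d$ with positive leading coefficient and zeros $a_1,\dots,a_d$ in $|z|<1$. For $n\ge d$ we have $Q_n=z^{n-d}h$. Its norm is clearly $1$. Moreover, with $h^*(z)=z^d\overline{h(1/\bar z)}$, which has no zeros in $|z|\le1$, we have $\bar h=z^{-d}h^*$ on $\Gamma$, so for $0\le k<n$
\[
\int z^{n-d}h\,\overline{z^k}\,F\,dm=\int z^{n-d-k}\,\frac1{\bar h}\,dm=\int\frac{z^{n-k}}{h^*}\,dm=0 .
\]
On the other side, $\varphi=\log|h|$, and on $\Gamma$ it differs by a constant from $\sum_i\log|1-a_i\bar s|$. Since $\log|1-a\bar s|=-\sum_{k\ge1}\frac1{2k}(a^k\bar s^k+\bar a^ks^k)$, we get $\mathcal J\varphi=\sum_i\bigl(1-\frac{1-|a_i|^2}{|s-a_i|^2}\bigr)\le d$. So for $n\ge\max(d,1)$ Lemma~\ref{lem:solvable} gives $\Theta_n(z;F)=P_z[\log|h|]=\log|z^{-d}h(z)|=\Psi_n(z;F)$, that is, $\Delta_n=0$ identically.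
\end{example}

\subsection{Standard facts}

We use the following.
\begin{itemize}
\item \emph{Principle of domination} \cite[Thm.~II.3.2]{SaffTotik}. Let $\mu,\nu$ be finite positive measures with compact support, $\|\nu\|\le\|\mu\|$, and let $\mu$ have finite logarithmic energy $\int V^\mu\,d\mu$. If $V^\mu\le V^\nu+c$ holds $\mu$-a.e., then it holds on all of $\mathbb C$.
\item \emph{Szeg\H{o}'s theorem.} If $H\ge0$ is bounded and $\log H\in L^1(m)$, then $K_n(H)$ increases to $\exp\int\varphi_H\,dm$.
\item \emph{Zeros.} If $H\ge0$ is bounded and not a.e.\ zero, the zeros of $Q_n(\cdot;H)$ lie in $|z|<1$.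
\end{itemize}

\section{The model: one oscillating factor}\label{sec:model}

We look for a function $q\ge0$ on $\Gamma$ with $q(1)=0$, with $\mathcal Jq\le\beta<1$, and for which the gap in Jensen's inequality, $\int q\,dm-\frac12\log\frac1A$ with $A=\int e^{-2q}dm$, is as large as we like. A small multiple of $1-\operatorname{Re}\zeta$ meets the first requirements, but with a bounded gap. Example~\ref{ex:BS} suggests a better choice. The field $\log|1-r\zeta|$ (up to a constant) corresponds to a single zero at distance $r$ from the origin, and $\mathcal J$ of it is bounded above by $1$ no matter how close $r$ is to $1$. We take a fraction $\beta$ of it, as if there were a zero of multiplicity $\beta$.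

Fix $\beta=\frac34$. For $0<r<1$ and $\zeta\in\Gamma$ let
\[
q(\zeta)=q_r(\zeta)=\beta\log\frac{|1-r\zeta|}{1-r},\qquad \bar q=\int q\,dm=\beta\log\frac1{1-r},\qquad A_r(x)=\int e^{-2xq_r}\,dm\quad(x\ge0).
\]
Then $q\in C^\infty(\Gamma)$ and $q\ge0=q(1)$, so $0<A_r(x)\le1$. Jensen's inequality reads
\begin{equation}\label{eq:Jensen}
x\bar q+\tfrac12\log A_r(x)\ge0 .
\end{equation}
At $x=1$ the gap is explicit. With $M(r)=\int|1-r\zeta|^{-3/2}dm$ we have $A_r(1)=(1-r)^{3/2}M(r)$, so
\begin{equation}\label{eq:gap}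
\bar q+\tfrac12\log A_r(1)=\tfrac12\log M(r).
\end{equation}
As $r\uparrow1$, Fatou's lemma gives $M(r)\to\infty$, since $\int|1-\zeta|^{-3/2}dm=\infty$. Dominated convergence gives $A_r(x)\to0$ for each $x>0$, since $e^{-2xq_r}=\bigl(\frac{1-r}{|1-r\zeta|}\bigr)^{2\beta x}$ is at most $1$ and tends to $0$ off $\zeta=1$. Finally $\log|1-r\zeta|=-\sum_{k\ge1}\frac{r^k}{2k}(\zeta^k+\zeta^{-k})$, so
\begin{equation}\label{eq:Jq}
\hat q(k)=-\frac{\beta r^{|k|}}{2|k|}\ (k\ne0),\qquad \mathcal Jq=\beta(1-p_r)\le\beta,\qquad p_r=\sum_kr^{|k|}\zeta^k>0,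
\end{equation}
where $p_r$ is the Poisson kernel of the disk. The role of $\beta\in(\frac12,1)$ is this: $\beta<1$ leaves room for degrees between $\beta N$ and $N$, and $2\beta>1$ makes $M(r)$ unbounded.

For an integer $N\ge1$ write $q_N(s)=q(s^N)$. (A subscript $r\in(0,1)$ denotes the parameter, a subscript $N$ this composition.) Since $q_N=\sum_k\hat q(k)s^{kN}$,
\begin{equation}\label{eq:JqN}
\mathcal Jq_N(s)=N\,(\mathcal Jq)(s^N)\le\beta N .
\end{equation}

\begin{proposition}\label{prop:model}
For the weight $e^{-2q_N}$: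
\begin{enumerate}
\item[\textup{(a)}] $Q_n=A_r(1)^{-1/2}z^n$ for $0\le n<N$;
\item[\textup{(b)}] $W_n=\bar q$ for all $n\ge\beta N$;
\item[\textup{(c)}] for fixed $n$, $\limsup_{N\to\infty}W_n\le0$.
\end{enumerate}
Hence $\log K_n-W_n=-\frac12\log M(r)$ for $\beta N\le n<N$, while for fixed $n$ the lower limit of $\log K_n-W_n$ as $N\to\infty$ is at least $\frac12\log\frac1{A_r(1)}$. As $r\uparrow1$, the first of these numbers tends to $-\infty$ and the second to $+\infty$.
\end{proposition}

\begin{proof}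
(a) The Fourier coefficients of $e^{-2q(s^N)}$ vanish off $N\mathbb Z$, and its mean is $A_r(1)$. So $\int s^{a-b}e^{-2q_N}dm=A_r(1)\delta_{ab}$ for $0\le a,b<N$.

(b) By \eqref{eq:JqN}, $\mathcal Jq_N\le n$; apply Lemma~\ref{lem:solvable} with $h=q_N$, whose mean is $\bar q$.

(c) Let $\tau>0$. Since $q(1)=0$, there is $\rho\in C^\infty(\Gamma)$, $\rho\ge0$, supported near $\zeta=1$, with $\int\rho\,dm=1$ and $\int q\rho\,dm\le\tau$. By \eqref{eq:J}, the potential of $\rho(s^N)m$ at $t\in\Gamma$ is
\[
\sum_{k\ne0}\frac{\hat\rho(k)t^{kN}}{2|kN|}=\frac1N\,V^{\rho m}(t^N).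
\]
Integrate $W_n-V^{\mu_n}\le q_N$ against $\rho(s^N)\,dm$ and exchange the order of integration in the potential term:
\[
W_n\le\frac1N\int V^{\rho m}(t^N)\,d\mu_n(t)+\int q\rho\,dm\le\frac nN\max_\Gamma|V^{\rho m}|+\tau .
\]
Let $N\to\infty$, then $\tau\to0$.

The last statements follow from (a)--(c), \eqref{eq:gap}, $M(r)\to\infty$ and $A_r(1)\to0$.
\end{proof}

For fixed $N$ the weight $e^{-2q_N}$ is smooth and positive, so Theorem~\ref{thm:szego} applies to it and the discrepancy disappears as $n\to\infty$. We need infinitely many factors, with frequencies $N_1,N_2,\dots$, in one weight. Each has to act on top of the earlier ones, which is why the next sections redo Proposition~\ref{prop:model} for a factor $e^{-2uq_N}$ with a cutoff $u$, multiplying a given weight.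

\section{The potential side}\label{sec:potential}

\begin{lemma}[comparison]\label{lem:comparison}
Let $F$ be admissible, let $\nu\ge0$ be a measure on $\Gamma$ with $\|\nu\|=n$, let $c\in\mathbb R$, and suppose $c-V^\nu\le\varphi_F$ on $\Gamma$. Then $V^{\mu_n(F)}\le V^\nu+W_n(F)-c$ on $\mathbb C$. Consequently
\[
c-V^\nu(z)-n\log|z|\le\Theta_n(z;F)\quad(1<|z|<\infty),\qquad c\le W_n(F).
\]
\end{lemma}

\begin{proof}
On $\operatorname{supp}\mu_n$ the field $\varphi$ is finite, because $V^{\mu_n}\ge-n\log2$ and $V^{\mu_n}+\varphi=W_n$ there. Hence on $\operatorname{supp}\mu_n$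
\[
V^{\mu_n}=W_n-\varphi\le W_n-c+V^\nu\qquad\text{and}\qquad V^{\mu_n}\le W_n-\min\varphi .
\]
By the second inequality $\mu_n$ has finite energy. By the first, the principle of domination gives the claim on $\mathbb C$. Letting $z\to\infty$ gives $c\le W_n$.
\end{proof}

Together with Lemma~\ref{lem:solvable} this gives a flexible lower bound for $\Theta_n$: no equilibrium measure has to be found.

\begin{lemma}[lower bound]\label{lem:lower}
If $F$ is admissible, $h\in C^\infty(\Gamma)$ is real, $h\le\varphi_F$ and $\mathcal Jh\le n$ on $\Gamma$, then $\Theta_n(z;F)\ge P_z[h]$ for $1<|z|\le\infty$.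
\end{lemma}

\begin{proof}
Take $\nu=(n-\mathcal Jh)m$ and $c=\int h\,dm$ as in Lemma~\ref{lem:solvable}. Then $c-V^\nu=h\le\varphi_F$ on $\Gamma$, and Lemma~\ref{lem:comparison} applies.
\end{proof}

In particular the constant $h=\min\varphi_F$ gives $W_n(F)\ge\min\varphi_F$. We also need to know that $\Theta_n$ is monotone in the weight and stable under small changes. Stability must be measured by $\sqrt F$ and not by $\varphi$, because later factors will change $\varphi$ by huge amounts where $F$ is small.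

\begin{lemma}[monotonicity and stability]\label{lem:stability}
Let $F$ and $G$ be admissible with $G\le F$.
\begin{enumerate}
\item[\textup{(a)}] $\Theta_n(z;F)\le\Theta_n(z;G)$ for $1<|z|\le\infty$.
\item[\textup{(b)}] Let $k=\max_\Gamma(\sqrt F-\sqrt G)$. If $2^nke^{W_n(F)}\le\frac12$, then $\Theta_n(z;G)\le\Theta_n(z;F)+2^{n+1}ke^{W_n(F)}$ for $1<|z|\le\infty$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) With $\nu=\mu_n(F)$ and $c=W_n(F)$ we have $c-V^\nu\le\varphi_F\le\varphi_G$. Apply Lemma~\ref{lem:comparison} to the weight $G$.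

(b) Let $\mu=\mu_n(G)$ and $W=W_n(G)$. On $\Gamma$ we have $e^{W-V^\mu}\sqrt G\le1$ by \eqref{eq:equil}, and $e^{-V^\mu}\le2^n$. Hence
\[
e^{W-V^\mu}\sqrt F\le1+2^nke^W,\qquad\text{i.e.}\qquad W-\log(1+2^nke^W)-V^\mu\le\varphi_F .
\]
Lemma~\ref{lem:comparison} for $F$ with $\nu=\mu$ gives $\Theta_n(z;G)\le\Theta_n(z;F)+\log(1+2^nke^W)$. At $z=\infty$ this says $e^{-W_n(F)}\le e^{-W}+2^nk$. Under the hypothesis $2^nk\le\frac12e^{-W_n(F)}$, so $e^W\le2e^{W_n(F)}$. Now use $\log(1+x)\le x$.
\end{proof}

\section{The polynomial side}\label{sec:polynomial}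

For bounded $H\ge0$ with $\log H\in L^1(m)$ let
\[
D_H(z)=\exp\Bigl\{-\int\frac{z+s}{z-s}\,\varphi_H(s)\,dm(s)\Bigr\},\qquad|z|>1 .
\]
Since $\operatorname{Re}\frac{z+s}{z-s}=P_z(s)$, we have $|D_H(z)|=\exp(-P_z[\varphi_H])$. So $D_H$ is a bounded outer function in the exterior of $\Gamma$, $|D_H|^2=H$ a.e.\ on $\Gamma$, and $D_H(\infty)=\exp(-\int\varphi_H\,dm)$. In particular, Szeg\H{o}'s theorem says $K_n(H)D_H(\infty)\uparrow1$.

The next lemma is Szeg\H{o}'s asymptotics for $Q_n(\cdot;H)$ in a form that applies to a second weight $G$ as well, provided that polynomials of degree $\le n$ cannot tell $G$ from $H$.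

\begin{lemma}\label{lem:szegofn}
Let $G,H\ge0$ be bounded, $G$ not a.e.\ zero, $\log H\in L^1(m)$. Let $0\le\eta<1$ and suppose that
\begin{equation}\label{eq:equiv}
(1-\eta)\int|p|^2H\,dm\le\int|p|^2G\,dm\le(1+\eta)\int|p|^2H\,dm
\end{equation}
for all polynomials $p$ of degree $\le n$. Then for $1<|z|\le\infty$
\[
\bigl|z^{-n}Q_n(z;G)D_H(z)-1\bigr|^2\le\frac{(1-\eta)^{-1}+1-2(1+\eta)^{-1/2}K_n(H)D_H(\infty)}{1-|z|^{-2}} .
\]
\end{lemma}

\begin{proof}
The function $f=z^{-n}Q_n(\cdot;G)D_H$ is bounded and analytic in $\{|z|>1\}\cup\{\infty\}$, and $f(\infty)=K_n(G)D_H(\infty)>0$. Its $H^2$ norm satisfies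
\[
\|f\|^2=\int|Q_n(\cdot;G)|^2H\,dm\le(1-\eta)^{-1}\int|Q_n(\cdot;G)|^2G\,dm=(1-\eta)^{-1}.
\]
Using $Q_n(\cdot;H)/K_n(H)$ as a competitor for $G$ gives $K_n(G)^{-2}\le(1+\eta)K_n(H)^{-2}$, that is,
\begin{equation}\label{eq:Klower}
K_n(G)\ge(1+\eta)^{-1/2}K_n(H).
\end{equation}
Hence $\|f-1\|^2=\|f\|^2+1-2f(\infty)$ is at most the numerator in the lemma. Writing $f-1=\sum_{k\ge0}a_kz^{-k}$, the Cauchy--Schwarz inequality gives $|f(z)-1|^2\le\|f-1\|^2/(1-|z|^{-2})$.
\end{proof}

\begin{lemma}[continuity at fixed degree]\label{lem:cont}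
Let $F\ge0$ and $F_i\ge0$ be bounded and not a.e.\ zero, with $\|F_i-F\|_{L^1(m)}\to0$. For each fixed $n\ge0$, $K_n(F_i)\to K_n(F)$ and $Q_n(z;F_i)/Q_n(z;F)\to1$ uniformly on $\{|z|\ge1\}\cup\{\infty\}$.
\end{lemma}

\begin{proof}
The Gram matrix of $1,s,\dots,s^n$ in $L^2(F\,dm)$ is positive definite, because a nonzero polynomial has finitely many zeros and $F>0$ on a set of positive measure. Its entries are continuous in $F$ with respect to $L^1(m)$. The Gram--Schmidt process expresses the coefficients of $Q_n$ as continuous functions of a positive definite Gram matrix, so the coefficients of $Q_n(\cdot;F_i)$ converge to those of $Q_n(\cdot;F)$. Hence $z^{-n}Q_n(z;F_i)\to z^{-n}Q_n(z;F)$ uniformly on $\{|z|\ge1\}\cup\{\infty\}$. On this set $|z^{-n}Q_n(z;F)|$ has a positive minimum, because the zeros of $Q_n(\cdot;F)$ lie in $|z|<1$ and its value at $\infty$ is $K_n(F)>0$.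
\end{proof}

\section{The Szeg\H{o} class}\label{sec:szego}

\begin{proof}[Proof of Theorem~\ref{thm:szego}]
Let $F$ be continuous with $\varphi=\varphi_F\in L^1(m)$; then $F$ is admissible. We show that both $\Psi_n$ and $\Theta_n$ converge to $P_z[\varphi]$, in a form that also takes care of the arguments.

\emph{Potential side.} By \eqref{eq:ThetaP}, $\Theta_n(z)\le P_z[\varphi]$. For a lower bound let $\tau>0$ and choose $L$ with $\int(\varphi-\min(\varphi,L))\,dm<\tau/2$. Since $F$ is continuous, $\min(\varphi,L)$ is continuous, and there is a real trigonometric polynomial $h$ with $\min(\varphi,L)-\tau/2\le h\le\min(\varphi,L)$. For $n\ge\max\mathcal Jh$, Lemma~\ref{lem:lower} gives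
\[
\Theta_n(z)\ge P_z[h]\ge P_z[\varphi]-\tau\max_\Gamma P_z .
\]
So $\Theta_n(z)\to P_z[\varphi]$ uniformly on each $X_\kappa$, by \eqref{eq:Pbounds}.

\emph{Complex form.} Let $D=D_F$ and $f_n(z)=z^{-n}e^{W_n-V^{\mu_n}(z)}D(z)$ with the complex potential. Then $f_n$ is analytic and zero-free in the simply connected domain $\{|z|>1\}\cup\{\infty\}$ of the sphere, $f_n(\infty)=e^{W_n}D(\infty)>0$, and $\log|f_n|=\Theta_n-P_z[\varphi]\to0$ locally uniformly. By the Borel--Carath\'eodory inequality the branch of $\log f_n$ that is real at $\infty$ tends to $0$ locally uniformly, so $f_n\to1$.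

\emph{Polynomial side.} Lemma~\ref{lem:szegofn} with $G=H=F$, $\eta=0$, and $K_n(F)D(\infty)\to1$ give $z^{-n}Q_n(z)D(z)\to1$ locally uniformly, including at $\infty$. Dividing by $f_n\to1$ yields the second relation; at $z=\infty$ this is $K_n\sim e^{W_n}$.
\end{proof}

Integrability of $\log F$ entered twice: it makes $P_z[\varphi]$ finite, so that the bound $\Theta_n\le P_z[\varphi]$ has content, and it is the hypothesis of Szeg\H{o}'s theorem.

\section{One localized oscillating factor}\label{sec:local}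

We now multiply a weight $F$ by $e^{-2uq_N}$, where $u$ is a smooth cutoff with $0\le u\le1$. The exact identities of Section~\ref{sec:model} become asymptotic as $N\to\infty$, by averaging over the fast variable $s^N$.

\begin{lemma}[Fej\'er]\label{lem:fejer}
Let $b\in C(\Gamma)$.
\begin{enumerate}
\item[\textup{(a)}] If $h$ is a trigonometric polynomial of degree $<N$, then $\int h(s)b(s^N)\,dm=\int h\,dm\int b\,dm$.
\item[\textup{(b)}] If $\mathcal H\subset L^1(m)$ is compact, then $\int h(s)b(s^N)\,dm\to\int h\,dm\int b\,dm$ as $N\to\infty$, uniformly for $h\in\mathcal H$.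
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Approximating $b$ uniformly by trigonometric polynomials we see that the Fourier coefficients of $b(s^N)$ vanish off $N\mathbb Z$ and that its mean is $\int b\,dm$. So only the constant term of $h$ contributes to the integral.

(b) Let $\ell_N(h)$ be the difference of the two sides; $|\ell_N(h)|\le2\|b\|_\infty\|h\|_1$. Given $\epsilon>0$, cover $\mathcal H$ by finitely many $L^1$-balls of radius $\epsilon$ with centers $h_i$ and choose trigonometric polynomials $t_i$ with $\|h_i-t_i\|_1\le\epsilon$. If $N>\max_i\deg t_i$, then $\ell_N(t_i)=0$ by (a), so $|\ell_N(h)|\le4\|b\|_\infty\epsilon$ on $\mathcal H$.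
\end{proof}

The bound $\mathcal Jq_N\le\beta N$ of \eqref{eq:JqN} survives localization up to an error that does not grow with $N$.

\begin{lemma}\label{lem:commutator}
Let $u\in C^\infty(\Gamma)$, $0\le u\le1$. Then
\[
\mathcal J(uq_N)\le\beta N+C(u,q),\qquad C(u,q)=2\sum_l|l||\hat u(l)|\sum_k|\hat q(k)| .
\]
\end{lemma}

\begin{proof}
We have $uq_N=\sum_{k,l}\hat q(k)\hat u(l)s^{kN+l}$, so
\[
\mathcal J(uq_N)-u\,\mathcal Jq_N=\sum_{k,l}2\bigl(|kN+l|-|kN|\bigr)\hat q(k)\hat u(l)s^{kN+l},
\]
which is at most $C(u,q)$ in modulus. Moreover $u\,\mathcal Jq_N\le u\beta N\le\beta N$ by \eqref{eq:JqN} and $0\le u\le1$.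
\end{proof}

The weights we work with are those of the class
\[
\mathcal A=\{F_0e^{-2g}:g\in C^\infty(\Gamma),\ g\ge0\},\qquad F_0(s)=\tfrac14|1-s|^2 .
\]
The factor $F_0$ makes every weight small near the point $1$, which will be needed for gluing; and it is a trigonometric polynomial of degree $1$, so it does not interfere with Lemma~\ref{lem:fejer}(a). Each $F=F_0e^{-2g}\in\mathcal A$ is admissible, $F\le F_0\le1$, and $\varphi_F=\log\frac2{|1-s|}+g$ is nonnegative and integrable. Clearly $Fe^{-2uq_N}\in\mathcal A$.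

\begin{proposition}\label{prop:local}
Let $F=F_0e^{-2g}\in\mathcal A$, $\varphi=\varphi_F$, let $u\in C^\infty(\Gamma)$, $0\le u\le1$, $r\in(0,1)$, $q=q_r$, and
\[
F^{(N)}=Fe^{-2uq_N},\qquad H=F\cdot A_r(u).
\]
Let $\kappa>1$. As $N\to\infty$:
\begin{enumerate}
\item[\textup{(i)}] There are $\eta_N\to0$ such that, for all large $N$, \eqref{eq:equiv} holds with $G=F^{(N)}$ and $\eta=\eta_N$ for all polynomials $p$ of degree $\le\frac78N+1$.
\item[\textup{(ii)}] For fixed $n$, $\displaystyle\limsup_{N}\sup_{z\in X_\kappa}\bigl(\Theta_n(z;F^{(N)})-P_z[\varphi]\bigr)\le0$.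
\item[\textup{(iii)}] For $n=\lceil\frac78N\rceil$, $\displaystyle\liminf_{N}\inf_{z\in X_\kappa}\bigl(\Theta_n(z;F^{(N)})-P_z[\varphi+\bar qu]\bigr)\ge0$.
\end{enumerate}
\end{proposition}

Thus, asymptotically, the added factor contributes $\frac12\log\frac1{A_r(u)}$ to the field seen by polynomials of degree up to $\frac78N+1$, at most $0$ to the field seen by measures of fixed mass, and at least $\bar qu$ to the field seen by measures of mass $\lceil\frac78N\rceil$. The value $\frac78$, between $\beta$ and $1$, leaves room for the errors on both sides.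

\begin{proof}[Proof of \textup{(i)}]
Put $\Phi(s,\zeta)=e^{-2g(s)-2u(s)q(\zeta)}$, a continuous positive function on $\Gamma^2$; then $F^{(N)}(s)=F_0(s)\Phi(s,s^N)$. Given $\tau>0$, take a real trigonometric polynomial $T(s,\zeta)$, of degree $d$ in $s$, with $|\Phi-T|\le\tau\min\Phi$. Average over the second variable: let $\bar\Phi(s)=\int\Phi(s,\zeta)\,dm(\zeta)=e^{-2g(s)}A_r(u(s))$ and $\bar T(s)=\int T(s,\zeta)\,dm(\zeta)$. Then $H=F_0\bar\Phi$, $\bar\Phi\ge\min\Phi$ and $|\bar T-\bar\Phi|\le\tau\min\Phi$. If $\deg p\le\frac78N+1$, then for $|l|\le d$ the trigonometric polynomial $|p|^2F_0s^l$ has degree at most $\frac78N+2+d$, which is $<N$ for large $N$. Applying Lemma~\ref{lem:fejer}(a) to each term $s^lT_l(\zeta)$ of $T$ gives $\int|p|^2F_0T(s,s^N)\,dm=\int|p|^2F_0\bar T\,dm$. Therefore, for all large $N$,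
\[
\Bigl|\int|p|^2F^{(N)}dm-\int|p|^2H\,dm\Bigr|\le2\tau\min\Phi\int|p|^2F_0\,dm\le2\tau\int|p|^2H\,dm,
\]
and $\tau>0$ is arbitrary.
\end{proof}

\begin{proof}[Proof of \textup{(ii)}]
As in Proposition~\ref{prop:model}(c) we test the equilibrium inequality where $q(s^N)$ is small. Fix $\tau>0$ and a continuous $\rho\ge0$ on $\Gamma$ with $\int\rho\,dm=1$ and $\int q\rho\,dm\le\tau$. Let $\mu=\mu_n(F^{(N)})$ and $W=W_n(F^{(N)})$. Integrating $W-V^\mu\le\varphi+uq_N$ against $P_z(s)\rho(s^N)\,dm(s)$ gives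
\begin{equation}\label{eq:tested}
W\int P_z\,\rho(s^N)\,dm-\int L_N(z,t)\,d\mu(t)\le\int P_z\varphi\,\rho(s^N)\,dm+\int P_zu\,(q\rho)(s^N)\,dm,
\end{equation}
where $L_N(z,t)=\int P_z(s)\rho(s^N)\log\frac1{|s-t|}\,dm(s)$. For $z\in X_\kappa$ and $t\in\Gamma$ the families
\[
\{P_z\},\qquad\{P_z\varphi\},\qquad\{P_zu\},\qquad\bigl\{P_z\log\tfrac1{|\cdot-t|}\bigr\}
\]
are compact in $L^1(m)$, because $z\mapsto P_z$ is continuous from the compact set $X_\kappa$ into $C(\Gamma)$, $\varphi\in L^1$, and $t\mapsto\log\frac1{|\cdot-t|}$ is continuous into $L^1$, being a rotation of one $L^1$ function. By Lemma~\ref{lem:fejer}(b) and \eqref{eq:logP}, uniformly in $z\in X_\kappa$ and $t\in\Gamma$,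
\[
\int P_z\,\rho(s^N)\,dm\to1,\qquad L_N(z,t)\to\log\frac{|z|}{|z-t|},
\]
and the right side of \eqref{eq:tested} tends to $P_z[\varphi]+P_z[u]\int q\rho\,dm\le P_z[\varphi]+\tau$. Since $\int\log\frac{|z|}{|z-t|}\,d\mu(t)=n\log|z|+V^\mu(z)$ (to be read as $0$ at $z=\infty$), it follows that
\[
\Theta_n(z;F^{(N)})\le P_z[\varphi]+\tau+o(1)\,(1+|W|+n)
\]
uniformly on $X_\kappa$. It remains to see that $W$ is bounded as $N\to\infty$. We have $W\ge0$ because $\varphi_{F^{(N)}}\ge0$. At $z=\infty$ the coefficient of $W$ in \eqref{eq:tested} is exactly $\int\rho(s^N)\,dm=1$ and the other terms are bounded, so $W$ is bounded above. Let $N\to\infty$, then $\tau\to0$.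
\end{proof}

\begin{proof}[Proof of \textup{(iii)}]
The field $\varphi$ is not smooth at $1$, so we first replace it by a smaller smooth one. For $R>1$ let $\varphi^R=\log\frac2{|R-s|}+g\in C^\infty(\Gamma)$. On $\Gamma$ we have $|R-s|^2-|1-s|^2=(R-1)(R+1-2\operatorname{Re}s)\ge0$, so $\varphi^R\le\varphi$. Put $h=\varphi^R+uq_N\le\varphi_{F^{(N)}}$. By Lemma~\ref{lem:commutator},
\[
\mathcal Jh\le\max\mathcal J\varphi^R+\beta N+C(u,q)\le\tfrac78N\le n
\]
for large $N$, since $\beta=\frac34$. Lemma~\ref{lem:lower} gives $\Theta_n(z;F^{(N)})\ge P_z[\varphi^R]+P_z[uq_N]$. By Lemma~\ref{lem:fejer}(b) applied to $\{P_zu\}$, $P_z[uq_N]\to\bar q\,P_z[u]$ uniformly on $X_\kappa$. Finally, by \eqref{eq:Pbounds},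
\[
0\le P_z[\varphi-\varphi^R]\le\frac{\kappa+1}{\kappa-1}\int\log\frac{|R-s|}{|1-s|}\,dm=\frac{\kappa+1}{\kappa-1}\log R .
\]
Let $N\to\infty$, then $R\downarrow1$.
\end{proof}

\section{Gluing, and the proof of Theorem~\ref{thm:main}}\label{sec:glue}

Two facts allow infinitely many factors in one weight. The first says that at a given degree, changes of the weight very near the point $1$ do not matter, provided the weight only decreases. However large the change of $\varphi$ may be, the change of $F$ is small there.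

\begin{lemma}[freezing]\label{lem:freeze}
Let $F\in\mathcal A$ and $n\ge1$. For all sufficiently small $\delta>0$, every admissible $G\le F$ with $G=F$ on $\{|s-1|\ge\delta\}$ satisfies
\[
|\Delta_n(z;G)-\Delta_n(z;F)|\le2,\qquad1<|z|\le\infty .
\]
\end{lemma}

\begin{proof}
Since $G\le F\le F_0=\frac14|1-s|^2$, such $G$ satisfy $\|F-G\|_\infty\le\delta^2/4$ and $\max(\sqrt F-\sqrt G)\le\delta/2$. By the first bound and Lemma~\ref{lem:cont}, $|\Psi_n(z;G)-\Psi_n(z;F)|\le1$ for all such $G$ if $\delta$ is small. (Otherwise there would be $\delta_i\to0$ and corresponding $G_i$ violating this, although $\|F-G_i\|_\infty\to0$.) By the second bound and Lemma~\ref{lem:stability}, $\Theta_n(z;F)\le\Theta_n(z;G)\le\Theta_n(z;F)+1$ as soon as $2^n\delta e^{W_n(F)}\le1$.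
\end{proof}

The second fact is that the infinite product is again an admissible weight, and that it relates to its partial products as Lemma~\ref{lem:freeze} requires.

\begin{lemma}[gluing]\label{lem:glue}
Let $d_1=1$ and, for $j\ge1$, let $d_{j+1}\in(0,d_j/2]$, let $u_j\in C^\infty(\Gamma)$, $0\le u_j\le1$, have support in $\{0<|s-1|<d_j\}$, let $r_j\in(0,1)$, $N_j\ge1$, and, starting from $F_0=\frac14|1-s|^2$, let
\[
F_j=F_{j-1}\exp\{-2u_j(s)\,q_{r_j}(s^{N_j})\}.
\]
Then all $F_j$ are in $\mathcal A$, and $F=\lim F_j$ is admissible, $C^\infty$ and positive on $\Gamma\setminus\{1\}$, with $F(1)=0$. For each $j$ we have $F\le F_j$, with equality on $\{|s-1|\ge d_{j+1}\}$.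
\end{lemma}

\begin{proof}
We have $F=F_0\exp\{-2\sum_iu_iq_{r_i}(s^{N_i})\}$ with nonnegative terms in the sum. Since $d_i\downarrow0$, the sum is locally finite off $s=1$, so $F$ is $C^\infty$ and positive there. From $0\le F\le F_0$ we get $F(1)=0$ and continuity at $1$. For $i>j$ the support of $u_i$ lies in $\{|s-1|<d_i\}\subset\{|s-1|<d_{j+1}\}$, which gives the last statement.
\end{proof}

The order of choices at stage $j$ is: the arc; then $r_j$, so deep that the gain from this arc is at least of size $j$ in both directions; then a degree $n_j$ at which Szeg\H{o}'s asymptotics have set in for the averaged weight $H_j$; then the frequency $N_j\gg n_j$; and last $d_{j+1}$, which freezes the result.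

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $\kappa_j=1+1/j$ and $d_1=1$, and start from $F_0$. Suppose $F_{j-1}\in\mathcal A$ and $d_j>0$ have been chosen, $j\ge1$, and write $\varphi_{j-1}=\varphi_{F_{j-1}}$.

\emph{Step 1: the arc.} Choose $u_j\in C^\infty(\Gamma)$, $0\le u_j\le1$, with support in a closed arc contained in $\{0<|s-1|<d_j\}$, and with $u_j=1$ on an open arc $I_j'$; let $\varepsilon_j=m(I_j')>0$.

\emph{Step 2: the depth.} Choose $r_j$ with
\[
\varepsilon_j\log\frac1{A_{r_j}(1)}\ge j,\qquad\varepsilon_j\log M(r_j)\ge j .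
\]
This is possible because $A_r(1)\to0$ and $M(r)\to\infty$ as $r\uparrow1$. Write $A_j=A_{r_j}$ and $\bar q_j=\beta\log\frac1{1-r_j}$, and let $H_j=F_{j-1}A_j(u_j)$. Since $A_j(u_j)$ lies between positive constants, $\log H_j\in L^1$, and
\[
\varphi_{H_j}=\varphi_{j-1}+\tfrac12\log\frac1{A_j(u_j)} .
\]

\emph{Step 3: the first degree.} By Szeg\H{o}'s theorem choose $n_j>j$ so that
\[
2-2K_n(H_j)D_{H_j}(\infty)\le\tfrac18(1-\kappa_j^{-2})\qquad\text{for all }n\ge n_j .
\]

\emph{Step 4: the frequency and the second degree.} Let $n_j'=\lceil\frac78N_j\rceil$ and $F_j=F_{j-1}e^{-2u_jq_{r_j}(s^{N_j})}\in\mathcal A$. If $N_j$ is large enough, then $n_j'>n_j$ and on $X_{\kappa_j}$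
\begin{gather}
|\Psi_n(z;F_j)-P_z[\varphi_{H_j}]|\le1\qquad(n=n_j,\,n_j'),\label{eq:psi}\\
\Theta_{n_j}(z;F_j)\le P_z[\varphi_{j-1}]+1,\qquad\Theta_{n_j'}(z;F_j)\ge P_z[\varphi_{j-1}+\bar q_ju_j]-1.\label{eq:theta}
\end{gather}
Indeed \eqref{eq:theta} is Proposition~\ref{prop:local}(ii),(iii). For \eqref{eq:psi}, Proposition~\ref{prop:local}(i) allows us to apply Lemma~\ref{lem:szegofn} with $G=F_j$, $H=H_j$, $\eta=\eta_{N_j}$ for both values of $n$, since both are at most $\frac78N_j+1$. As $0\le K_n(H_j)D_{H_j}(\infty)\le1$, the numerator there differs from $2-2K_n(H_j)D_{H_j}(\infty)$ by a quantity tending to $0$ with $\eta$, uniformly in $n$. So it is at most $\frac14(1-\kappa_j^{-2})$ for large $N_j$. Hence $|z^{-n}Q_n(z;F_j)D_{H_j}(z)-1|\le\frac12$ on $X_{\kappa_j}$. Since $\log|D_{H_j}|=-P_z[\varphi_{H_j}]$, the left side of \eqref{eq:psi} is at most $\log2$.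

\emph{Step 5: freezing.} Choose $d_{j+1}\in(0,d_j/2]$ such that the conclusion of Lemma~\ref{lem:freeze} holds for $F_j$ with $\delta=d_{j+1}$, for both $n=n_j$ and $n=n_j'$.

Let $F=\lim F_j$. By Lemma~\ref{lem:glue}, $F$ has the required regularity, and Step~5 applies to $G=F$ for every $j$. Let $1<|z|\le\infty$, put $\theta=\frac{|z|-1}{|z|+1}$ ($\theta=1$ at $\infty$), so that $P_z\ge\theta$, and let $j$ be so large that $z\in X_{\kappa_j}$.

At $n=n_j$, by \eqref{eq:psi}, \eqref{eq:theta} and since $A_j\le1$ and $u_j=1$ on $I_j'$,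
\[
\Delta_{n_j}(z;F)\ge\Delta_{n_j}(z;F_j)-2\ge\tfrac12P_z\Bigl[\log\frac1{A_j(u_j)}\Bigr]-4\ge\frac\theta2\,\varepsilon_j\log\frac1{A_j(1)}-4\ge\frac{\theta j}2-4\to+\infty .
\]

At $n=n_j'$, the function $\bar q_ju_j+\frac12\log A_j(u_j)$ is nonnegative by \eqref{eq:Jensen}, and on $I_j'$ it equals $\frac12\log M(r_j)$ by \eqref{eq:gap}. Hence
\[
\Delta_{n_j'}(z;F)\le\Delta_{n_j'}(z;F_j)+2\le-P_z\bigl[\bar q_ju_j+\tfrac12\log A_j(u_j)\bigr]+4\le-\frac{\theta\varepsilon_j}2\log M(r_j)+4\le-\frac{\theta j}2+4\to-\infty .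
\]
This proves the theorem.
\end{proof}

By Theorem~\ref{thm:szego} the weight just constructed necessarily satisfies $\int\log F\,dm=-\infty$.

\section{The size of the failure}\label{sec:size}

\subsection{The universal bound}

\begin{proof}[Proof of Theorem~\ref{thm:size}\textup{(a)}]
Let $0<\tau<1$. Since $F>0$ a.e., there is $a>0$ such that $E=\{F\ge a\}$ has $m(E)\ge1-\tau$. Let $\sigma=m|_E/m(E)$. Since $V^m=0$ on $|z|\le1$,
\[
V^\sigma(z)=\frac1{m(E)}\int_{\Gamma\setminus E}\log|z-s|\,dm(s)\le\tau':=\frac{\tau\log2}{1-\tau},\qquad|z|\le1 .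
\]
Integrating $W_n-V^{\mu_n}\le\varphi$ against $\sigma$ and exchanging the integrations gives $W_n\le n\tau'+\frac12\log\frac1a$. The monic polynomial $p=Q_n/K_n$ has its zeros in $|z|<1$, so $\int\log|p|\,d\sigma\ge-n\tau'$. By Jensen's inequality,
\[
K_n^{-2}\ge m(E)\int|p|^2F\,d\sigma\ge m(E)\,a\exp\Bigl\{2\int\log|p|\,d\sigma\Bigr\}\ge m(E)\,a\,e^{-2n\tau'} .
\]
As $\tau$ is arbitrary, $\limsup\frac1nW_n\le0$ and $\limsup\frac1n\log K_n\le0$. In the other direction $W_n\ge\min\varphi$, as noted after Lemma~\ref{lem:lower}. Also $K_n\ge K_0>0$: if $p$ is a competitor of degree $n$, then $zp$ is a competitor of degree $n+1$ with the same norm, so $K_n$ is nondecreasing. Hence both $W_n$ and $\log K_n$ are $o(n)$.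
\end{proof}

\subsection{Sharpness: the two building steps}

For (b) we want discrepancies larger than any prescribed $\Lambda_n=o(n)$. Replacing $\Lambda_n$ by $\Lambda_n+1$ we may assume $\Lambda_n\ge1$. For $F\in\mathcal A$ and a cutoff $u$ write $F^{(r,N)}=Fe^{-2uq_r(s^N)}$.

\begin{proposition}\label{prop:steps}
Let $F\in\mathcal A$, let $u\in C^\infty(\Gamma)$, $0\le u\le1$, be supported in a proper closed subarc of $\Gamma$ and equal to $1$ on an open arc $I'$, and let $j,n_0\ge1$ be integers.
\begin{enumerate}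
\item[\textup{(A)}] There are $n>n_0$, $r$, $N$ with $\log K_n(F^{(r,N)})-W_n(F^{(r,N)})\ge j\Lambda_n+2$.
\item[\textup{(B)}] There are $n>n_0$, $r$, $N$ with $\log K_n(F^{(r,N)})-W_n(F^{(r,N)})\le-j\Lambda_n-2$.
\end{enumerate}
\end{proposition}

For (A), we fix $n$ first and let $r\to1$. The averaged weight $FA_r(u)$ then nearly vanishes on $I'$, and for a weight vanishing on an arc $K_n$ grows exponentially. We need one more textbook fact: for a closed arc $\Gamma_0\subset\Gamma$ of angle $\alpha<2\pi$,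
\[
\min\bigl\{\max_{\Gamma_0}|p|:p\text{ monic},\ \deg p=n\bigr\}^{1/n}\to\operatorname{cap}\Gamma_0=\sin(\alpha/4)<1 .
\]

\begin{proof}[Proof of \textup{(A)}]
Write $\varphi=\varphi_F$. The set $\Gamma_0=\Gamma\setminus I'$ is a closed arc of angle less than $2\pi$. Since $\int_{\Gamma_0}|p|^2dm\le\max_{\Gamma_0}|p|^2$, the fact just quoted gives a constant $c>0$ with $\log K_n(\mathbf 1_{\Gamma_0})\ge cn$ for all large $n$. As $\Lambda_n=o(n)$, we can fix $n>n_0$ with this property and with $cn-\int\varphi\,dm\ge j\Lambda_n+5$.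

As $r\uparrow1$, $FA_r(u)\to F\mathbf 1_{\{u=0\}}$ in $L^1(m)$ by dominated convergence, and the limit is not a.e.\ zero, because $u$ vanishes on an open arc. Moreover $F\mathbf 1_{\{u=0\}}\le\mathbf 1_{\Gamma_0}$, since $F\le1$ and $u=1$ on $I'$. By Lemma~\ref{lem:cont},
\[
K_n(FA_r(u))\to K_n(F\mathbf 1_{\{u=0\}})\ge K_n(\mathbf 1_{\Gamma_0})\ge e^{cn}.
\]
Choose $r$ with $\log K_n(FA_r(u))\ge cn-1$. With $n$ and $r$ fixed, Proposition~\ref{prop:local}(i) and \eqref{eq:Klower} give $\log K_n(F^{(r,N)})\ge cn-2$ for large $N$, and Proposition~\ref{prop:local}(ii) at $z=\infty$ gives $W_n(F^{(r,N)})\le\int\varphi\,dm+1$. So the difference is at least $j\Lambda_n+2$.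
\end{proof}

For (B) the gain comes from Jensen's inequality and is proportional to the depth $L=\log\frac1{1-r}$ of the oscillation. It must exceed $j\Lambda_n$ with $n\approx\frac78N$, so $r$ has to depend on $N$ and Proposition~\ref{prop:local}, where $r$ is fixed, does not apply. But its proof can be made quantitative: the errors are controlled as long as $L=o(N)$. We therefore need $\Lambda_n\ll L\ll N$ and let $L$ be the geometric mean of $\Lambda_n$ and $N$.

\begin{proof}[Proof of \textup{(B)}]
Let $F=F_0e^{-2g}$. Put $\lambda=\int\bigl(\beta u-\min(\beta u,\frac12)\bigr)dm$. The integrand is nonnegative, and on $I'$ it is $\beta-\frac12=\frac14$, so $\lambda>0$. Let $v$ be a real trigonometric polynomial with $u\le v\le2$ and $\int(v-u)\,dm\le\lambda/(2\beta)$; one obtains it by approximating $u+\epsilon$ uniformly within $\epsilon$, with $\epsilon$ small. For large $N$ set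
\[
n=\lceil\tfrac78N\rceil,\qquad L=\sqrt{N\Lambda_n},\qquad r=1-e^{-L}.
\]
Since $1\le\Lambda_n=o(n)$, we have $L\to\infty$, $L=o(N)$ and $L/\Lambda_n\to\infty$ as $N\to\infty$. Now $q=q_r=\beta(L+\log|1-r\zeta|)$, $\bar q=\beta L$, and by \eqref{eq:Jq} $\sum_{k\ne0}|\hat q(k)|=\beta\sum_{k\ge1}r^k/k=\beta L$. Below, $C$ denotes constants independent of $N$.

\emph{Lower bound for $W_n$.} By Lemma~\ref{lem:commutator},
\[
\mathcal J(uq_N)\le\beta N+2\sum_l|l||\hat u(l)|\cdot2\beta L\le\tfrac78N\le n
\]
for large $N$, and $uq_N\le\varphi_{F^{(r,N)}}$ because $\varphi_F\ge0$. Lemma~\ref{lem:lower} at $z=\infty$ and $|\hat u(l)|\le C/|l|$ ($l\ne0$) give, for large $N$,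
\[
W_n(F^{(r,N)})\ge\int uq_N\,dm\ge\beta L\int u\,dm-\sum_{k\ne0}|\hat q(k)||\hat u(-kN)|\ge\beta L\int u\,dm-\frac{C\beta L}N\ge\beta L\int u\,dm-1 .
\]

\emph{Upper bound for $K_n$, first part: averaging.} Let $c_0=\min e^{-2g}>0$. Since $u\le v$ and $q\ge0$, we have $F^{(r,N)}\ge c_0F_0e^{-2vq_N}$. Here $0\le q\le X:=\beta(L+\log2)$, so $y=2v(s)q(\zeta)\in[0,4X]$. To average exactly we replace $e^{-y}$ by a Taylor polynomial. Let
\[
T(s,\zeta)=\sum_{k\le K}\frac{(-2v(s)q(\zeta))^k}{k!},\qquad K=\lceil4e^2X\rceil .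
\]
For $k>K$ we have $y^k/k!\le(ey/k)^k\le e^{-k}$. Hence, for large $N$,
\[
|T-e^{-y}|\le\sum_{k>K}e^{-k}\le e^{-K}\le\tfrac12e^{-4X}\le\tfrac12e^{-y},
\]
so $\frac12e^{-y}\le T\le\frac32e^{-y}$. As a function of $s$, $T$ is a trigonometric polynomial of degree $d\le K\deg v=O(L)=o(N)$, with coefficients smooth in $\zeta$. If $\deg p\le n$ and $N$ is large, then $n+1+d<N$, and Lemma~\ref{lem:fejer}(a), applied term by term, gives
\begin{align*}
\int|p|^2F_0e^{-2vq_N}dm&\ge\tfrac23\int|p|^2F_0\,T(s,s^N)\,dm\\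
&=\tfrac23\int|p|^2F_0\Bigl(\int T(s,\zeta)\,dm(\zeta)\Bigr)dm(s)\ge\tfrac13\int|p|^2F_0A_r(v)\,dm .
\end{align*}
Thus $K_n(F^{(r,N)})^{-2}\ge\frac{c_0}3K_n(F_0A_r(v))^{-2}$. By Szeg\H{o}'s theorem, in the form $K_n(H)\le\exp\int\varphi_H\,dm$,
\[
\log K_n(F^{(r,N)})\le\tfrac12\log\frac3{c_0}+\int\varphi_{F_0}\,dm+\tfrac12\int\log\frac1{A_r(v)}\,dm .
\]

\emph{Second part: the size of $A_r$.} Let $0\le x\le2$, so that $2\beta x\le3$. On all of $\Gamma$,
\[
e^{-2xq}=\Bigl(\frac{1-r}{|1-r\zeta|}\Bigr)^{2\beta x}\ge\Bigl(\frac{1-r}2\Bigr)^{2\beta x}\ge\tfrac18(1-r)^{2\beta x}.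
\]
On $\{|\zeta-1|\le1-r\}$, a set of $m$-measure at least $(1-r)/\pi$, we have $|1-r\zeta|\le2(1-r)$ and hence $e^{-2xq}\ge\frac18$. With $1-r=e^{-L}$ these two bounds give
\[
\log\frac1{A_r(x)}\le L\min(2\beta x,1)+\log8\pi .
\]

\emph{Conclusion.} Since $\min(\beta v,\frac12)\le\min(\beta u,\frac12)+\beta(v-u)$, we have $\int\min(\beta v,\frac12)\,dm\le\int\min(\beta u,\frac12)\,dm+\frac\lambda2$. Therefore
\[
W_n(F^{(r,N)})-\log K_n(F^{(r,N)})\ge L\Bigl[\beta\int u\,dm-\int\min(\beta v,\tfrac12)\,dm\Bigr]-C\ge\frac\lambda2L-C .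
\]
Because $L/\Lambda_n\to\infty$ and $\Lambda_n\ge1$, this is at least $j\Lambda_n+2$, and $n>n_0$, for large $N$.
\end{proof}

\subsection{Assembly}

\begin{proof}[Proof of Theorem~\ref{thm:size}\textup{(b)}]
Start from $F_0$, $d_1=1$, $n_0=1$. At stage $j\ge1$, given $F_{j-1}\in\mathcal A$, $d_j$ and $n_{j-1}$:
\begin{itemize}
\item choose $u_j\in C^\infty(\Gamma)$, $0\le u_j\le1$, with support in a closed arc contained in $\{0<|s-1|<d_j\}$ and with $u_j=1$ on an open arc;
\item apply Proposition~\ref{prop:steps}, part (A) if $j$ is odd and part (B) if $j$ is even, to $F=F_{j-1}$, $u=u_j$, with $n_{j-1}$ in place of $n_0$; this yields $n_j>n_{j-1}$, $r_j$, $N_j$ and $F_j=F_{j-1}e^{-2u_jq_{r_j}(s^{N_j})}$ with $\Delta_{n_j}(\infty;F_j)\ge j\Lambda_{n_j}+2$ or $\Delta_{n_j}(\infty;F_j)\le-j\Lambda_{n_j}-2$, respectively;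
\item choose $d_{j+1}\in(0,d_j/2]$ such that the conclusion of Lemma~\ref{lem:freeze} holds for $F_j$ and $n_j$ with $\delta=d_{j+1}$.
\end{itemize}
By Lemma~\ref{lem:glue} the limit $F=\lim F_j$ is admissible, $C^\infty$ and positive off $1$, and freezing applies to $G=F$ for every $j$. So $\log K_{n_j}(F)-W_{n_j}(F)=\Delta_{n_j}(\infty;F)$ is at least $j\Lambda_{n_j}$ for odd $j$ and at most $-j\Lambda_{n_j}$ for even $j$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{SaffTotik} Saff and Totik, \emph{Logarithmic Potentials with External Fields}.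
\end{thebibliography}

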